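# Equal peaks of the generalized Lebesgue function

## 1. The highest polynomial over each gap, and a matrix sampled at the peaks

Fix an interval $[a,b]$, integers $m\ge n\ge 2$, and nodes $a=t_0<t_1<\dots<t_m=b$. Write $\mathcal P_n$ for the real algebraic polynomials of degree at most $n$, and $I_i=[t_{i-1},t_i]$ for $1\le i\le m$. Call $p\in\mathcal P_n$ *feasible* if $|p(t_k)|\le 1$ for $k=0,\dots,m$.

Choose a gap $I_i$ and push feasible polynomials as high as possible above it. We shall prove (Lemma 1) that one feasible polynomial $p_i$ is the highest at all points of $I_i$ at once. It equals $1$ at both ends of $I_i$, exceeds $1$ inside, and has exactly one critical point $x_i$ there, its peak. There is a set $\sigma$ of $n+1$ node indices, containing $i-1$ and $i$, such that $p_i(t_k)=\pm1$ for $k\in\sigma$ in a prescribed sign pattern. With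
$$\omega_\sigma(x)=\prod_{k\in\sigma}(x-t_k),\qquad \theta_\sigma(x)=\prod_{k\notin\sigma}(x-t_k),\qquad \Omega(x)=\prod_{k=0}^m(x-t_k)$$
form the polynomial
$$Q_i^\sigma(x)=\omega_\sigma(x_i)\,\frac{p_i'(x)}{x-x_i}\,\theta_\sigma(x). \tag{1}$$
Its degree is at most $(n-2)+(m-n)=m-2$. Now evaluate each of these polynomials at all the peaks:
$$A_{ij}=(-1)^{m-j}\,Q_i^\sigma(x_j),\qquad 1\le i,j\le m. \tag{2}$$

The proof turns on this matrix. We shall show that $A_{ii}>0$ and $A_{ij}\le 0$ for $i\ne j$, whichever admissible $\sigma$ is used in each row, and that $A$ kills an explicit vector with positive entries.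

**Example ($m=n=2$).** Let the nodes be $-1,t,1$. Here $\sigma=\{0,1,2\}$ and $\theta_\sigma=1$. The polynomial $p_1$ takes the values $1,1,-1$ at $-1,t,1$, so
$$p_1=1-\frac{(x+1)(x-t)}{1-t},\qquad x_1=\frac{t-1}2,\qquad \frac{p_1'}{x-x_1}=-\frac2{1-t}.$$
Since $\omega_\sigma(x_1)=\frac{1+t}2\cdot\left(-\frac{1+t}2\right)\cdot\frac{t-3}2=\frac{(1+t)^2(3-t)}8$, we get the constants
$$Q_1=-\frac{(1+t)^2(3-t)}{4(1-t)}<0,\qquad Q_2=\frac{(1-t)^2(3+t)}{4(1+t)}>0,$$
the second by the same computation for $p_2=1-\frac{(x-t)(x-1)}{1+t}$, $x_2=\frac{1+t}2$. So $A=\begin{pmatrix}-Q_1&Q_1\\-Q_2&Q_2\end{pmatrix}$ has positive diagonal, negative off-diagonal entries, and zero row sums.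

What is the matrix for? The polynomial $Q_i^\sigma$ encodes how the peak height reacts to moving the nodes: where the height $p_i(x_i)$ is differentiable, its derivative in $t_k$ is $Q_i^\sigma(t_k)/\Omega'(t_k)$. In the example the height is $p_1(x_1)=1+\frac{(1+t)^2}{4(1-t)}$, with $t$-derivative $\frac{(1+t)(3-t)}{4(1-t)^2}$, and indeed
$$\frac{Q_1}{\Omega'(t)}=\frac{Q_1}{-(1-t^2)}=\frac{(1+t)(3-t)}{4(1-t)^2}.$$
We want to place the nodes so that all $m$ peaks have the same height, to know that this can be done in exactly one way, and to know that this placement makes the highest peak as low as possible.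

## 2. Partitions with equal peak heights

A partition is a set $\tau=\tau_m=\{t_0,\dots,t_m\}$ with $a=t_0<\dots<t_m=b$.

**Definition (generalized Lebesgue function).** For $x\in[a,b]$,
$$B_n(x,\tau)=\sup\{|p(x)|:\ p\in\mathcal P_n,\ |p(t_k)|\le1,\ k=0,\dots,m\},\qquad B_n(\tau)=\max_{x\in[a,b]}B_n(x,\tau). \tag{3}$$

For $\sigma\subset\{0,\dots,m\}$ with $|\sigma|=n+1$ put $\tau_\sigma=\{t_k\}_{k\in\sigma}$. Let $\ell_k$, $k\in\sigma$, be the Lagrange fundamental polynomials of $\tau_\sigma$, and let $\Lambda_n(x,\tau_\sigma)=\sum_{k\in\sigma}|\ell_k(x)|$ be the classical Lebesgue function. If $m=n$ then $B_n(\cdot,\tau)=\Lambda_n(\cdot,\tau)$: choose $p(t_k)=\operatorname{sgn}\ell_k(x)$. In general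
$$B_n(x,\tau)=\min_{|\sigma|=n+1}\Lambda_n(x,\tau_\sigma). \tag{4}$$

*Proof of (4).* The inequality $\le$ holds for each $\sigma$, because $|p(x)|=|\sum_{k\in\sigma} p(t_k)\ell_k(x)|\le\Lambda_n(x,\tau_\sigma)$ for feasible $p$. For equality with some $\sigma$, consider the subspace $\{(p(t_k))_{k=0}^m:p\in\mathcal P_n\}$ of $\mathbb R^{m+1}$ with the maximum norm. Since $m\ge n$, the values determine $p$, and $p\mapsto p(x)$ is a functional of norm $B_n(x,\tau)$ on this subspace. By Hahn–Banach it extends to all of $\mathbb R^{m+1}$ with the same norm. So there are coefficients $c_k$ with $p(x)=\sum_k c_kp(t_k)$ for all $p\in\mathcal P_n$ and $\sum|c_k|=B_n(x,\tau)$; no representation has a smaller $\sum|c_k|$. Among the representations with this minimal sum take one with the fewest nonzero $c_k$. If more than $n+1$ were nonzero, there would be a nonzero $(d_k)$ supported where $c_k\ne0$ with $\sum d_kp(t_k)=0$ on $\mathcal P_n$ ($n+1$ linear equations, more unknowns). As long as no coefficient changes sign, $\sum|c_k+sd_k|$ is affine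 in $s$, and it is minimal at $s=0$, so it is constant. Moving $s$ in a suitable direction until a coefficient vanishes gives fewer nonzero terms, a contradiction. So the $c_k$ live on some $\sigma$ with $|\sigma|=n+1$. Testing with $p=\ell_k$ gives $c_k=\ell_k(x)$, hence $\Lambda_n(x,\tau_\sigma)=B_n(x,\tau)$. $\square$

By (4), $B_n(\cdot,\tau)$ is continuous. It equals $1$ at the nodes and is at least $1$ everywhere. Put
$$b_i=b_i(\tau)=\max_{x\in I_i}B_n(x,\tau),\qquad i=1,\dots,m. \tag{5}$$
(For $n=1$ all $b_i$ equal $1$ for every partition; this trivial case is excluded.)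

**Known theorem (Bernstein–Erdős conjecture, proved by Kilgore and by de Boor and Pinkus, 1978).** Let $m=n$ and $\lambda_i(\tau_n)=\max_{I_i}\Lambda_n(\cdot,\tau_n)$. The unique partition minimizing $\max_x\Lambda_n(x,\tau_n)$ is the unique $\tau_n^*$ with $\lambda_1(\tau_n^*)=\dots=\lambda_n(\tau_n^*)=:\lambda(\tau_n^*)$, and $\min_i\lambda_i(\tau_n)<\lambda(\tau_n^*)$ for every $\tau_n\ne\tau_n^*$.

The generalized Bernstein–Erdős conjecture asks for the same with $B_n$ in place of $\Lambda_n$ and any $m\ge n$. It is true. Let $B_{n,m}=\min_\tau B_n(\tau)$ denote the minimum over partitions.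

**Corollary (the conjecture holds).** Let $m\ge n\ge2$. There is exactly one partition $\tau_m^*$ with
$$b_1(\tau_m^*)=b_2(\tau_m^*)=\dots=b_m(\tau_m^*)=:B. \tag{6}$$
For every $\tau\ne\tau_m^*$,
$$\min_ib_i(\tau)<B<\max_ib_i(\tau)=B_n(\tau). \tag{7}$$
Hence $B=B_{n,m}$, and $\tau_m^*$ is the unique minimizer of $B_n(\tau)$.

It follows from a stronger statement about all partitions. Let
$$T=\{(t_1,\dots,t_{m-1}):a<t_1<\dots<t_{m-1}<b\}\subset\mathbb R^{m-1}$$
be the set of partitions. We shall see that $b_i>1$. Put
$$g_i=\log(b_i-1),\quad g=(g_1,\dots,g_m),\quad \Phi=Lg=(g_2-g_1,\dots,g_m-g_{m-1}):T\to\mathbb R^{m-1}, \tag{8}$$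
where $L$ is the $(m-1)\times m$ difference matrix. Its kernel is spanned by $(1,\dots,1)^T$.

**Theorem.** Let $m\ge n\ge2$.

1. $\Phi$ is a homeomorphism of $T$ onto $\mathbb R^{m-1}$ with locally Lipschitz inverse.
2. If $\tau\ne\tau'$ are in $T$, there are $i,j$ with $b_i(\tau)<b_i(\tau')$ and $b_j(\tau)>b_j(\tau')$.

*Proof of the Corollary from the Theorem.* Condition (6) says $\Phi(\tau_m^*)=0$, so part 1 gives existence and uniqueness. For $\tau\ne\tau_m^*$, part 2 with $\tau'=\tau_m^*$ gives $i,j$ with $b_i(\tau)<B<b_j(\tau)$, which is (7). Since $B_n(\tau_m^*)=B<B_n(\tau)$, the partition $\tau_m^*$ is the unique minimizer. $\square$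

## 3. Quadratics, a cubic, and where the Jacobian argument breaks

**The case $m=n=2$.** With nodes $-1,t,1$, Section 1 gives $b_1=1+\frac{(1+t)^2}{4(1-t)}$ and, by reflection, $b_2=1+\frac{(1-t)^2}{4(1+t)}$. As $t$ runs from $-1$ to $1$, $b_1$ increases from $1$ to $\infty$ and $b_2$ decreases from $\infty$ to $1$. They meet only at $t=0$, at height $\frac54$, and for $t\neq0$ one of them is below $\frac54$ and the other above. So the claims hold here by monotonicity.

**All $m$ for $n=2$.** Take $[a,b]=[-1,1]$. Let $h_i,s_i$ be the length and the midpoint of $I_i$. Since $(t-t_{i-1})(t-t_i)=(t-s_i)^2-h_i^2/4$, the maximum of this product over the nodes is attained at an endpoint $\pm1$ farthest from $s_i$: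
$$M_i=\max_k(t_k-t_{i-1})(t_k-t_i)=(1+|s_i|)^2-\tfrac14h_i^2 .$$
This endpoint is not a node of $I_i$. Indeed, if, say, $s_i\ge0$, take the farthest endpoint $-1$; if $t_{i-1}=-1$, then $s_i\ge0$ forces $t_i\ge1$, so $I_i=[-1,1]$ and $m=1$. Hence $M_i>0$. The quadratic
$$p=1-\frac2{M_i}(x-t_{i-1})(x-t_i)$$
is feasible, because at the nodes the product lies in $[0,M_i]$. It takes the values $1,1$ at $t_{i-1},t_i$ and $-1$ at the far endpoint. On $I_i$ these are the signs of the fundamental polynomials of these three nodes, so $p=\Lambda_2(\cdot,\tau_\sigma)$ there, with $\sigma=\{i-1,i,0\}$ or $\{i-1,i,m\}$. Thus $p\le B_2\le\Lambda_2(\cdot,\tau_\sigma)=p$ on $I_i$, and evaluating at $s_i$,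
$$b_i=1+\frac{h_i^2}{2M_i},\qquad M_i=(1+|s_i|)^2-\tfrac14h_i^2. \tag{9}$$

**The natural plan.** To find and count the zeros of $\Phi$, one would show that its Jacobian is nonsingular everywhere, so that $\Phi$ is locally invertible, and that $|\Phi|\to\infty$ at the boundary of $T$, and then conclude that $\Phi$ is a bijection. The plan breaks at two exact points.

*First break: the signs of $\partial b_i/\partial t_k$ are not fixed.* Monotonicity settled $m=n=2$, so one hopes that each $b_i$ is monotone in each node. Take $m=n=3$ and nodes $-1,0,t,1$. Here $p_1$ has values $1,1,-1,1$, so $p_1=1-\frac{2F(x)}{F(t)}$ with $F(x)=x(1-x^2)$. On $[-1,0]$ we have $\max|F|=\frac2{3\sqrt3}$, hence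
$$b_1=1+\frac{4}{3\sqrt3}\cdot\frac1{t(1-t^2)} .$$
This decreases in $t$ on $(0,1/\sqrt3)$ and increases on $(1/\sqrt3,1)$. So no sign argument on the entries $\partial b_i/\partial t_k$ can work as it stands.

*Second break: $b_i$ can fail to be differentiable at the very partition we want.* Take $n=2$, $m=3$. In (9) with $i=2$, move $t_1,t_2$ together by $s$ away from a symmetric partition, keeping $h_2$ fixed. Then $M_2=(1+|s|)^2-h_2^2/4$ has a corner at $s=0$, and $b_2$ has one-sided $s$-derivatives $\mp h_2^2/M_2^2\ne0$ there. Since $b_1$ is smooth near this partition ($s_1<0$), $\Phi_1=g_2-g_1$ is not differentiable. The optimal partition is symmetric (Section 10), so the classical inverse function theorem is not available there. The reason is visible: two index sets, $\{1,2,0\}$ and $\{1,2,3\}$, give the minimum in (4) at the same time.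

**The way past both.** For the first break, keep $Q_i$ as a polynomial, and read its signs not at the nodes but at the peaks $x_1,\dots,x_m$. There the signs turn out to be completely determined. For the second, note that these signs do not depend on which active $\sigma$ is used, so they survive convex combinations of the gradients. That is what an inverse function theorem for Lipschitz maps needs.

## 4. Existence and shape of the extremal polynomials

"Real-rooted" means nonzero with only real zeros; nonzero constants are included. If $p$ is real-rooted and nonconstant, with zeros $z$ counted with multiplicity, then off the zeros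
$$\frac{p'}p=\sum_z\frac1{x-z},\qquad\Big(\frac{p'}p\Big)'=-\sum_z\frac1{(x-z)^2}<0. \tag{10}$$
So $\log|p|$ is strictly concave on every interval free of zeros. I call this (LC). We use two consequences. On such an interval, $|p(v)|>\min(|p(u)|,|p(w)|)$ for $u<v<w$. To the right of all zeros $|p|$ strictly increases, and to the left of all zeros it strictly decreases.

**The polynomials $p_i^\sigma$.** Let $|\sigma|=n+1$ and $i-1,i\in\sigma$. Let $p_i^\sigma\in\mathcal P_n$ take values $\pm1$ on $\tau_\sigma$: value $+1$ at $t_{i-1}$ and $t_i$, with signs alternating along $\sigma$ to the left from $t_{i-1}$ and to the right from $t_i$. For $x$ not in $\tau_\sigma$, counting the negative factors of $\ell_k(x)=\prod_{l\in\sigma,\,l\ne k}\frac{x-t_l}{t_k-t_l}$ shows that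
$$\operatorname{sgn}\ell_k(x)=(-1)^{\text{number of points of }\tau_\sigma\text{ strictly between }x\text{ and }t_k}. \tag{11}$$
So for $x\in(t_{i-1},t_i)$ the values of $p_i^\sigma$ are the signs of the $\ell_k(x)$. Hence $p_i^\sigma=\Lambda_n(\cdot,\tau_\sigma)$ on $I_i$. Inside $I_i$ we have $p_i^\sigma>1$: since $n\ge2$, some $\ell_k(x)<0$, so $\sum|\ell_k(x)|>|\sum\ell_k(x)|=1$.

**Step 1: counting zeros.** *This step shows that the sign pattern alone forces real zeros.* Suppose $f\in\mathcal P_n$ has on $\tau_\sigma$ the strict signs of $p_i^\sigma$ or of $-p_i^\sigma$. Of the $n$ gaps of $\tau_\sigma$, all but $I_i$ carry a sign change. Each of these $n-1$ gaps contains an odd number of zeros, with multiplicity. If one contained three, there would be at least $n+1$ zeros, so each contains exactly one. The gap $I_i$ contains an even number, and at most one zero is left, so it contains none. At most one further zero exists. It is real, since non-real zeros come in pairs, and it lies outside the hull of $\tau_\sigma$. Hence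
$$f\ \text{is real-rooted with simple zeros, nonconstant, and has at most one zero outside the hull of }\tau_\sigma. \tag{12}$$

**Step 2: one peak.** *This step locates the maximum of $p_i^\sigma$ on $I_i$.* By (12), $p_i^\sigma$ is real-rooted without zeros on $I_i$, and it equals $1$ at both ends. Rolle gives a critical point inside, and (LC) allows only one; call it $x_i^\sigma$. It is the maximum point on $I_i$. At it, $(\log p_i^\sigma)''=(p_i^\sigma)''/p_i^\sigma<0$, so $(p_i^\sigma)''(x_i^\sigma)<0$.

**Lemma 1.** For each $i$ there is a unique $p_i\in\mathcal P_n$ with $B_n(\cdot,\tau)=p_i$ on $I_i$. It is feasible. The set $\Sigma_i=\Sigma_i(\tau)$ of those $\sigma\ni i-1,i$ with $p_i=p_i^\sigma$ is nonempty. If $x\in(t_{i-1},t_i)$ and $B_n(x,\tau)=\Lambda_n(x,\tau_\sigma)$, then $\sigma\in\Sigma_i$.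

*Proof.* Fix $x\in(t_{i-1},t_i)$ and any $\sigma$ with $B_n(x)=\Lambda_n(x,\tau_\sigma)$; one exists by (4). The feasible set is compact, so there is a feasible $p$ with $p(x)=B_n(x)$.

**Step 1: values on $\tau_\sigma$.** *This forces the values of $p$ on $\tau_\sigma$.* We have $p(x)=\sum_{k\in\sigma}p(t_k)\ell_k(x)\le\sum_{k\in\sigma}|\ell_k(x)|=p(x)$ and $\ell_k(x)\ne0$. So $p(t_k)=\operatorname{sgn}\ell_k(x)$ for all $k\in\sigma$.

**Step 2: $x$ lies inside the hull of $\tau_\sigma$.** *This rules out extrapolation.* Suppose $x<\min\tau_\sigma$. By (11) the values of $p$ alternate along all of $\sigma$, starting with $+1$. So $p$ has $n$ zeros, all to the right of $\min\tau_\sigma$, and $p$ is positive and strictly decreasing to the left of them. Then $p(t_{i-1})>p(x)>p(\min\tau_\sigma)=1$, contradicting feasibility. If $x>\max\tau_\sigma$, all zeros are to the left of $\max\tau_\sigma$, the value there is $+1$, and $p(t_i)>p(x)>1$, again a contradiction.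

**Step 3: the gap of $\tau_\sigma$ containing $x$ is $I_i$.** *This identifies $p$.* So $s<x<s'$ for consecutive points $s,s'$ of $\tau_\sigma$. The signs of $\ell_k$ are constant on $(s,s')$, so $p=\Lambda_n(\cdot,\tau_\sigma)$ on $[s,s']$, and as before $p>1$ on $(s,s')$. Since $p$ is feasible, there is no node in $(s,s')$. Hence $s=t_{i-1}$, $s'=t_i$, and $p=p_i^\sigma$.

**Step 4: all of $I_i$ at once.** *This passes from one $x$ to the whole gap.* On $I_i$, $p=\Lambda_n(\cdot,\tau_\sigma)\ge B_n\ge p$. So $B_n=p$ on $I_i$. This determines $p$ uniquely, independently of $x$ and $\sigma$; call it $p_i$. Since $\sigma$ was an arbitrary index set with $B_n(x)=\Lambda_n(x,\tau_\sigma)$, the last claim holds as well. $\square$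

Put $x_i=x_i^\sigma$ for $\sigma\in\Sigma_i$, the maximum point of $p_i$ on $I_i$. Then
$$b_i=p_i(x_i)>1,\quad p_i'(x_i)=0,\quad p_i''(x_i)<0,\quad p_i\ge1\text{ on }I_i,\quad p_i(t_{i-1})=p_i(t_i)=1. \tag{13}$$

**Example (several $\sigma$, and coinciding $p_i$).** Let $c>1$, let $p=cT_3$ with $T_3=4x^3-3x$, and let $t_0<\dots<t_5$ be the six points where $|p|=1$. The values of $p$ there are $-1,1,1,-1,-1,1$. Then $p$ is feasible for $n=3$, $m=5$, and $p=p_2^\sigma$ for both $\sigma=\{0,1,2,3\}$ and $\{0,1,2,4\}$. Since $p\le B_3\le\Lambda_3(\cdot,\tau_\sigma)=p$ on $I_2$, $p_2=p$. In the same way $p_4=-p$, with $\sigma=\{2,3,4,5\}$. So $\Sigma_i$ may have several elements, and $p_i=\pm p_j$ with $i\ne j$ does occur.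

## 5. The pencil spanned by two extremal polynomials

The entries $A_{ij}$ require the sign of $p_i'$ at a foreign peak $x_j$. That information comes from all the combinations $\alpha p_i+\beta p_j$ together.

**Lemma 2.** Let $i\ne j$, $p_i\ne\pm p_j$, and $W=p_i'p_j-p_ip_j'$. Then $W$ has one constant sign $\varepsilon_{ij}\in\{1,-1\}$ at all real points that are not common zeros of $p_i,p_j$.

*Proof.*

**Step 1: not proportional.** *This makes every nontrivial combination nonzero.* If $p_i=cp_j$, then $1=|p_i(t_i)|=|c||p_j(t_i)|\le|c|$, and $1=|p_j(t_j)|$ together with $|p_i(t_j)|\le1$ gives $|c|\le1$. So $c=\pm1$, which is excluded.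

**Step 2: every nontrivial real combination $\alpha p_i+\beta p_j$ is real-rooted.** *This is the property of the pencil that we exploit.* If $|\alpha|>|\beta|$, take $\sigma\in\Sigma_i$. On $\tau_\sigma$ we have $|p_i|=1\ge|p_j|$, so the combination has the strict signs of $\alpha p_i$, and (12) applies. If $|\alpha|<|\beta|$, exchange the roles. If $|\alpha|=|\beta|$, the combination is a nonzero limit of real-rooted polynomials, hence real-rooted by Hurwitz's theorem.

**Step 3: removing common factors.** *This isolates the part of $W$ that cannot vanish.* Let $D=\gcd(p_i,p_j)$, $p_i=Du$, $p_j=Dh$. Then $W=(D'u+Du')Dh-Du(D'h+Dh')=D^2w$ with $w=u'h-uh'$. All nontrivial combinations of $u,h$ are real-rooted, as factors of real-rooted polynomials.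

**Step 4: $w$ has no real zero.** *A double zero in the pencil would split off non-real zeros.* Suppose $w(z)=0$, $z\in\mathbb R$. Since $u,h$ are coprime, $u(z),h(z)$ are not both $0$, and $R=h(z)u-u(z)h$ is a nontrivial combination, so $R\not\equiv0$. Moreover $R(z)=0$ and $R'(z)=w(z)=0$, so $R$ has a zero of order $k\ge2$ at $z$. Let $f\in\{u,h\}$ with $f(z)\ne0$. Near $z$ we can write $-R/f=\pm\varphi^k$, where $\varphi$ is a local analytic coordinate that is real exactly on the real axis: take the $k$-th root of $\pm(-R/f)$, whose leading coefficient is made positive by the sign. For small real $\delta\ne0$ the zeros of $R+\delta f$ near $z$ are the $k$ distinct complex solutions of $\pm\varphi^k=\delta$. If $k$ is odd, so $k\ge3$, exactly one is real. If $k$ is even, none is real for one of the two signs of $\delta$. In either case some $R+\delta f$, a nontrivial combination of $u,h$ for small $\delta$, has non-real zeros, a contradiction.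

So $w$ has constant sign on $\mathbb R$, and $W=D^2w$ has this sign wherever $D\ne0$. $\square$

On $I_j$ we have $p_j\ge1$, so there are no common zeros, and $(p_i/p_j)'=W/p_j^2$. At $x_j$, $p_j'=0$ gives $W(x_j)=b_jp_i'(x_j)$. Hence
$$\operatorname{sgn}p_i'(x_j)=\varepsilon_{ij}\ne0,\quad\text{and } p_i/p_j\text{ is strictly monotone on }I_j\text{ in the direction }\varepsilon_{ij}. \tag{14}$$
The gain is that the sign of a derivative at $x_j$, a point we do not control, can be read off from the two ends of $I_j$, where $p_j=1$.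

**Lemma 3.** Let $i\ne j$, $p_i\ne\pm p_j$, $\sigma\in\Sigma_i$. If $\tau_\sigma$ has points to the right of $x_j$, let $s'$ be the smallest one and $e=p_i(s')$; otherwise let $e=-p_i(\max\tau_\sigma)$. Then $\operatorname{sgn}p_i'(x_j)=e$.

*Proof.* Put $u=ep_i$. *Reduction, so that only endpoint values matter:* it suffices to show
$$u(t_{j-1})\le u(t_j). \tag{15}$$
Indeed $p_j(t_{j-1})=p_j(t_j)=1$, so $u/p_j=u$ at both ends of $I_j$. By (14), $u/p_j$ is strictly monotone on $I_j$ in the direction $e\varepsilon_{ij}$. Under (15) it cannot be strictly decreasing, so $e\varepsilon_{ij}=1$.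

**Case A: $x_j$ lies between consecutive points $s\le t_{j-1}$ and $s'\ge t_j$ of $\tau_\sigma$.** Since $j\ne i$, this gap is not $I_i$, so $p_i$ changes sign on it: $u(s)=-1$ and $u(s')=1$. There is exactly one zero $z$ in $(s,s')$, with $u<0$ on $[s,z)$ and $u>0$ on $(z,s']$.

- If $t_{j-1}\le z\le t_j$, then $u(t_{j-1})\le0\le u(t_j)$.
- If $t_{j-1}>z$: when $t_j=s'$, (15) is feasibility, $u(t_{j-1})\le1=u(s')$. Otherwise $z<t_{j-1}<t_j<s'$, and (LC) gives $u(t_j)>\min(u(t_{j-1}),u(s'))=u(t_{j-1})$, since $u(t_{j-1})\le1=u(s')$.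
- If $t_j<z$: when $t_{j-1}=s$, (15) is feasibility, $u(s)=-1\le u(t_j)$. Otherwise $s<t_{j-1}<t_j<z$, and (LC) for $-u$ gives $-u(t_{j-1})>\min(-u(s),-u(t_j))=\min(1,-u(t_j))=-u(t_j)$.

**Case B: $x_j>s:=\max\tau_\sigma$.** Then $s\le t_{j-1}$ and $u(s)=-1$. If $p_i$ had no zero to the right of $s$, then $|p_i|$ would be strictly increasing on $[s,\infty)$, and $|p_i(t_j)|>|p_i(s)|=1$ would contradict feasibility. So by (12) there is exactly one zero $z>s$, and it is the largest zero. Thus $u<0$ on $[s,z)$, and $u$ is positive and increasing on $(z,\infty)$. If $t_{j-1}>z$ or $t_{j-1}\le z\le t_j$, (15) is clear. If $t_j<z$, the last item of Case A applies word for word.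

**Case C: $x_j<s':=\min\tau_\sigma$.** Then $t_j\le s'$ and $u(s')=e^2=1$. If $p_i$ had no zero to the left of $s'$, then $|p_i|$ would be strictly decreasing on $(-\infty,s']$, and $|p_i(t_{j-1})|>1$, a contradiction. So there is exactly one zero $z<s'$, the smallest zero. Thus $u>0$ on $(z,s']$ and $u<0$ on $(-\infty,z)$, where $|u|$ decreases, so $u$ increases. If $t_j<z$ or $t_{j-1}\le z\le t_j$, (15) is clear. If $t_{j-1}>z$, the second item of Case A applies word for word. $\square$

## 6. Gradients of the heights, read at the peaks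

**Step 1: $b_i$ as a minimum of smooth functions.** *This replaces the nonsmooth $b_i$ by finitely many smooth branches.* For $\sigma\ni i-1,i$ let
$$\lambda_i^\sigma(\tau)=\max_{I_i}\Lambda_n(\cdot,\tau_\sigma)=p_i^\sigma(x_i^\sigma)>1 .$$
The coefficients of $p_i^\sigma$ are smooth in the nodes, and $x_i^\sigma$ is a nondegenerate critical point and the only one in the open gap. By the implicit function theorem $x_i^\sigma$ is a $C^1$ function, so $\lambda_i^\sigma\in C^1(T)$. By (4), $\lambda_i^\sigma\ge b_i$. If $\lambda_i^\sigma=b_i$, then $b_i\ge\Lambda_n(x_i,\tau_\sigma)\ge B_n(x_i)=b_i$, and Lemma 1 gives $\sigma\in\Sigma_i$. Conversely $\sigma\in\Sigma_i$ gives $\lambda_i^\sigma=p_i(x_i)=b_i$. So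
$$b_i=\min_{\sigma\ni i-1,i}\lambda_i^\sigma,\quad\text{with active set exactly }\Sigma_i(\tau), \tag{16}$$
and $b_i$ is locally Lipschitz.

**Step 2: the gradient polynomial.** *This computes $\nabla\lambda_i^\sigma$ at $\tau$ for $\sigma\in\Sigma_i(\tau)$.* Let $1\le k\le m-1$. For $k\in\sigma$, differentiate the conditions $p_i^\sigma(t_l)=\text{const}$, $l\in\sigma$, in $t_k$: the polynomial $\partial p_i^\sigma/\partial t_k$ vanishes at $t_l$, $l\neq k$, and equals $-(p_i^\sigma)'(t_k)$ at $t_k$. So it is $-(p_i^\sigma)'(t_k)\ell_k$. For $k\notin\sigma$ it is $0$. Since $(p_i^\sigma)'(x_i^\sigma)=0$, the motion of $x_i^\sigma$ does not contribute. With $\ell_k(x_i)=\frac{\omega_\sigma(x_i)}{(x_i-t_k)\omega_\sigma'(t_k)}$ and $q_i=p_i'/(x-x_i)$, for $k\in\sigma$,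
$$\frac{\partial\lambda_i^\sigma}{\partial t_k}=-p_i'(t_k)\frac{\omega_\sigma(x_i)}{(x_i-t_k)\,\omega_\sigma'(t_k)}=\omega_\sigma(x_i)\frac{q_i(t_k)}{\omega_\sigma'(t_k)} .$$
Now $\Omega=\omega_\sigma\theta_\sigma$, so $\Omega'(t_k)=\omega_\sigma'(t_k)\theta_\sigma(t_k)$ for $k\in\sigma$, while $\theta_\sigma(t_k)=0$ for $k\notin\sigma$. Hence for all $k=1,\dots,m-1$
$$\frac{\partial\lambda_i^\sigma}{\partial t_k}=\frac{Q_i^\sigma(t_k)}{\Omega'(t_k)},\qquad Q_i^\sigma=\omega_\sigma(x_i)\,q_i\,\theta_\sigma\in\mathcal P_{m-2}, \tag{17}$$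
with $Q_i^\sigma$ as in (1). The factor $\theta_\sigma$ makes the formula the same for used and omitted nodes.

**Lemma 4.** Let $\sigma\in\Sigma_i$. Then $(-1)^{m-i}Q_i^\sigma(x_i)>0$. For $j\ne i$: $(-1)^{m-j}Q_i^\sigma(x_j)<0$ if $p_i\ne\pm p_j$, and $Q_i^\sigma(x_j)=0$ if $p_i=\pm p_j$.

*Proof.* If $j\ne i$ and $p_i=\pm p_j$, then $p_i'(x_j)=0$, so $Q_i^\sigma(x_j)=0$. For the rest let $\eta=p_i(\max\tau_\sigma)$, and let $N_j$ be the number of points of $\tau_\sigma$ to the right of $x_j$. Among the nodes $t_j,\dots,t_m$ to the right of $x_j$, exactly $m-j+1-N_j$ are omitted by $\sigma$, so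
$$\operatorname{sgn}\theta_\sigma(x_j)=(-1)^{m-j+1-N_j}.$$
The point $t_i$ is the $N_i$-th point of $\tau_\sigma$ from the right, and the signs of $p_i$ alternate from $t_i$ rightward, so $1=p_i(t_i)=\eta(-1)^{N_i-1}$ and
$$\operatorname{sgn}\omega_\sigma(x_i)=(-1)^{N_i}=-\eta .$$

- $j=i$: $q_i(x_i)=p_i''(x_i)<0$, and $\operatorname{sgn}\theta_\sigma(x_i)=(-1)^{m-i+1}(-1)^{N_i}=\eta(-1)^{m-i}$. So $\operatorname{sgn}Q_i^\sigma(x_i)=(-\eta)(-1)\,\eta(-1)^{m-i}=(-1)^{m-i}$.
- $j>i$: if $N_j\ge1$, the point $s'$ of Lemma 3 is the $N_j$-th from the right and lies to the right of $t_i$, so $e=p_i(s')=\eta(-1)^{N_j-1}$. If $N_j=0$, $e=-\eta$ is given by the same formula. Since $x_j-x_i>0$, $\operatorname{sgn}q_i(x_j)=\eta(-1)^{N_j-1}$, and $\operatorname{sgn}Q_i^\sigma(x_j)=(-\eta)\,\eta(-1)^{N_j-1}(-1)^{m-j+1-N_j}=-(-1)^{m-j}$.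
- $j<i$: now $s'\le t_{i-1}$ exists and is the $N_j$-th point from the right. The equal-sign pair $t_{i-1},t_i$ is among these $N_j$ points, so there are $N_j-2$ sign changes from $s'$ to $\max\tau_\sigma$ and $e=\eta(-1)^{N_j}$. Since $x_j-x_i<0$, $\operatorname{sgn}q_i(x_j)=-\eta(-1)^{N_j}$, and $\operatorname{sgn}Q_i^\sigma(x_j)=(-\eta)(-1)\,\eta(-1)^{N_j}(-1)^{m-j+1-N_j}=-(-1)^{m-j}$. $\square$

Recall that an $m\times m$ matrix $C$ is *irreducible* if there is no nonempty proper $S\subset\{1,\dots,m\}$ with $C_{ij}=0$ for all $i\in S$, $j\notin S$. For instance $\begin{pmatrix}1&-1\\-2&2\end{pmatrix}$ is irreducible, and $\begin{pmatrix}1&-1\\0&0\end{pmatrix}$ is not ($S=\{2\}$). The next lemma is a case of the Perron–Frobenius theorem; here is a direct proof.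

**Lemma 5.** Let $C$ be an irreducible real $m\times m$ matrix with $C_{ij}\le0$ for $i\ne j$ and all row sums $0$. Then $\operatorname{rank}C=m-1$, and the left kernel of $C$ is spanned by a vector $y$ with all $y_i>0$.

*Proof.*

**Step 1: the rank.** *A maximum principle gives the right kernel.* Let $Cv=0$ and let $S$ be the set of $i$ where $v_i$ is maximal. For $i\in S$ the zero row sum gives $0=\sum_{j\ne i}C_{ij}(v_j-v_i)=\sum_{j\ne i}|C_{ij}|(v_i-v_j)$. All terms are nonnegative, so $C_{ij}=0$ for $j\notin S$. By irreducibility $S=\{1,\dots,m\}$, and $v$ is a multiple of $(1,\dots,1)^T$.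

**Step 2: positivity of the left kernel.** *This excludes zeros and sign changes of $y$.* Let $y\ne0$, $y^TC=0$, that is, $C_{jj}y_j=\sum_{i\ne j}|C_{ij}|y_i$. Then $C_{jj}|y_j|\le\sum_{i\ne j}|C_{ij}||y_i|$. Summing over $j$ and using $\sum_{j\ne i}|C_{ij}|=C_{ii}$, both sides have the sum $\sum_iC_{ii}|y_i|$. So equality holds for every $j$, and $(|y_i|)$ is in the left kernel too. We may therefore take $y\ge0$. Let $Z=\{j:y_j=0\}$. For $j\in Z$ we have $\sum_{i\ne j}|C_{ij}|y_i=0$, so $C_{ij}=0$ for $i\notin Z$. The complement of $Z$ is nonempty, so irreducibility forces $Z=\emptyset$. $\square$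

**Proposition 6.** Let $M$ be an $m\times(m-1)$ matrix whose $i$-th row is a convex combination of the gradients $\nabla\lambda_i^\sigma(\tau)$, $\sigma\in\Sigma_i(\tau)$ (derivatives in $t_1,\dots,t_{m-1}$). Then $\operatorname{rank}M=m-1$, and the left kernel of $M$ is spanned by a vector $y$ with all $y_i>0$.

*Proof.* By (17), $M_{ik}=Q_i(t_k)/\Omega'(t_k)$, where $Q_i\in\mathcal P_{m-2}$ is a convex combination of the $Q_i^\sigma$, $\sigma\in\Sigma_i$. Put $A_{ij}=(-1)^{m-j}Q_i(x_j)$.

**Step 1: signs.** *This transfers Lemma 4 to convex combinations.* The signs in Lemma 4 do not depend on $\sigma$. So $A_{ii}>0$, and for $i\ne j$ we have $A_{ij}\le0$, with equality iff $p_i=\pm p_j$.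

**Step 2: $A$ is irreducible.** *Needed for Lemma 5.* Otherwise, for some nonempty proper $S$, $p_i=\pm p_j$ for all $i\in S$, $j\notin S$. Then all $p_i$ coincide up to sign, so $p_1'\in\mathcal P_{n-1}$ vanishes at the $m\ge n$ distinct points $x_1,\dots,x_m$. Hence $p_1'=0$ and $p_1$ is constant, contradicting (12).

**Step 3: a positive vector killed by $A$.** *This gives zero row sums after scaling columns.* Since $x_1<\dots<x_m$, $\prod_{l\ne j}(x_j-x_l)$ has sign $(-1)^{m-j}$. Put $d_j=\prod_{l\ne j}|x_j-x_l|^{-1}>0$. Then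
$$\sum_jA_{ij}d_j=\sum_j\frac{Q_i(x_j)}{\prod_{l\ne j}(x_j-x_l)}=0,$$
because the right-hand sum is the divided difference of order $m-1$ of $Q_i$ at $x_1,\dots,x_m$, that is, the coefficient of $x^{m-1}$ in its interpolant at these $m$ points; the interpolant is $Q_i$ itself, of degree at most $m-2$.

**Step 4: from $A$ to $M$.** *This carries the conclusion back to the nodes.* Lemma 5 applies to $C=A\operatorname{diag}(d)$. So $\operatorname{rank}A=m-1$, and there is $y$ with all $y_i>0$ and $y^TA=0$. Evaluation at $x_1,\dots,x_m$ is injective on $\mathcal P_{m-2}$. Hence $\sum y_iQ_i=0$, and the span of $Q_1,\dots,Q_m$ has dimension $\operatorname{rank}A=m-1$. The map $Q\mapsto(Q(t_k)/\Omega'(t_k))_{k=1}^{m-1}$ is an isomorphism $\mathcal P_{m-2}\to\mathbb R^{m-1}$. So $y^TM=0$ and $\operatorname{rank}M=m-1$, and the left kernel, of dimension $1$, is spanned by $y$. $\square$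

## 7. $\Phi$ is a local homeomorphism

By (16), the $g_i=\log(b_i-1)$ and $\Phi$ are locally Lipschitz. By Rademacher's theorem a locally Lipschitz map is differentiable almost everywhere.

**Definition (Clarke's generalized Jacobian).** For $F$ Lipschitz near $x_0$, $\partial F(x_0)$ is the convex hull of all limits of Jacobian matrices $JF(x^{(\nu)})$, where $x^{(\nu)}\to x_0$ and $F$ is differentiable at $x^{(\nu)}$.

For example, $F(x)=|x|$ has $\partial F(0)=[-1,1]$, which contains the singular matrix $0$, and $F$ is not injective near $0$. For $F(x)=2x+|x|$, $\partial F(0)=[1,3]$, and $F$ is invertible.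

**Clarke's inverse function theorem** (F. H. Clarke, *Pacific J. Math.* 64 (1976) 97–102). If $F$ is Lipschitz near $x_0\in\mathbb R^N$ with values in $\mathbb R^N$ and every matrix in $\partial F(x_0)$ is nonsingular, then there are neighborhoods $U$ of $x_0$ and $V$ of $F(x_0)$ and a Lipschitz $G:V\to\mathbb R^N$ with $G(F(u))=u$ for $u\in U$ and $F(G(v))=v$ for $v\in V$.

Take $U,V$ open and shrink $U$ so that $F(U)\subset V$. Then $F(U)=\{v\in V:G(v)\in U\}$: if $G(v)\in U$, then $v=F(G(v))\in F(U)$, and the converse is clear. So $F(U)$ is open, and $F:U\to F(U)$ is a homeomorphism with Lipschitz inverse.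

Write $\gamma_i^\sigma(\tau)=\nabla\lambda_i^\sigma(\tau)/(b_i(\tau)-1)$.

**Step 1: Jacobians at points of differentiability.** *This expresses $J\Phi$ through active gradients.* Claim: if $\Phi$ is differentiable at $\tau'$, there are $\sigma_i\in\Sigma_i(\tau')$ such that $J\Phi(\tau')=LM'$, where $M'$ has rows $\gamma_i^{\sigma_i}(\tau')$. Note that the individual $g_i$ need not be differentiable at $\tau'$.

By (16) and continuity, near $\tau'$ each $g_i$ is the minimum of the finitely many $C^1$ functions $\log(\lambda_i^\sigma-1)$, $\sigma\in\Sigma_i(\tau')$, all equal to $g_i(\tau')$ at $\tau'$. So it has the one-sided directional derivatives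
$$g_i'(\tau';v)=\min_{\sigma\in\Sigma_i(\tau')}\gamma_i^\sigma(\tau')\cdot v,\qquad v\in\mathbb R^{m-1}.$$
For each choice $(\sigma_1,\dots,\sigma_m)\in\prod_i\Sigma_i(\tau')$ the set of $v$ for which $\sigma_i$ attains this minimum for every $i$ is closed. These finitely many sets cover $\mathbb R^{m-1}$, so one of them contains a nonempty open set $V$. For $v\in V$,
$$J\Phi(\tau')v=L\,(g_i'(\tau';v))_i=LM'v .$$
Two linear maps that agree on a nonempty open set are equal.

**Step 2: the generalized Jacobian.** *This describes every element of $\partial\Phi(\tau)$.* Let $\tau^{(\nu)}\to\tau$ with $J\Phi(\tau^{(\nu)})$ convergent. Apply Step 1 at each $\tau^{(\nu)}$, and pass to a subsequence on which $\sigma_1,\dots,\sigma_m$ are constant. In the limit $\lambda_i^{\sigma_i}=b_i$ holds at $\tau$, so $\sigma_i\in\Sigma_i(\tau)$, and the limit matrix is $LM'$ with rows $\gamma_i^{\sigma_i}(\tau)$. A convex combination of such matrices is again $LM'$, where now the $i$-th row of $M'$ is a convex combination of the $\gamma_i^\sigma(\tau)$, $\sigma\in\Sigma_i(\tau)$.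 So every element of $\partial\Phi(\tau)$ is $LM'$ with
$$M'=\operatorname{diag}\Big(\frac1{b_i(\tau)-1}\Big)M,\qquad M\text{ as in Proposition 6.} \tag{18}$$

**Step 3: nonsingularity.** *This verifies Clarke's hypothesis.* Let $LM'v=0$. Then $M'v=c(1,\dots,1)^T$. By Proposition 6, $y_i'=(b_i-1)y_i>0$ defines a left kernel vector of $M'$, so $0=y'^TM'v=c\sum y_i'$ and $c=0$. Thus $M'v=0$, and $v=0$ since $\operatorname{rank}M'=m-1$.

Hence $\Phi$ is a local homeomorphism with locally Lipschitz local inverses.

## 8. $\Phi$ is proper, hence a global homeomorphism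

Let $K\subset\mathbb R^{m-1}$ be compact. If $\Phi^{-1}(K)$ were not compact, it would contain a sequence $\tau^{(\nu)}$ without a subsequence converging in $T$. Since $T$ is bounded, after passing to a subsequence $t_k^{(\nu)}\to t_k^\infty$ for all $k$, with $t_{i_0-1}^\infty=t_{i_0}^\infty$ for some $i_0$. We show, on this subsequence, that
$$\max_kg_k-\min_kg_k\to\infty . \tag{19}$$
Since $\max_kg_k-\min_kg_k\le\sum_k|g_{k+1}-g_k|$, this gives $|\Phi(\tau^{(\nu)})|\to\infty$, a contradiction.

**Step 1: at least $n+1$ distinct limit points.** *Here one height tends to $1$ while another stays away from $1$.* Interpolating at $n+1$ nodes with distinct limits, we see that for large $\nu$ all feasible polynomials have derivatives on $[a,b]$ bounded by a common $K_0$. So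
$$b_{i_0}-1=p_{i_0}(x_{i_0})-p_{i_0}(t_{i_0-1})\le K_0(t_{i_0}-t_{i_0-1})\to0,$$
and $g_{i_0}\to-\infty$. On the other hand, let $I_l$ be the longest gap, of length at least $(b-a)/m$. The polynomial
$$1-\frac2{(b-a)^2}(x-t_{l-1})(x-t_l)$$
is feasible, because at the nodes $0\le(x-t_{l-1})(x-t_l)\le(b-a)^2$, and its value at the midpoint of $I_l$ is at least $1+\frac1{2m^2}$. So $\max_k(b_k-1)\ge\frac1{2m^2}$, and (19) follows.

(This is why (8) uses $\log(b_i-1)$. In this situation, which occurs whenever $m>n$, all feasible polynomials and hence all $b_k$ stay bounded, so the map with components $b_{k+1}-b_k$ would not be proper.)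

**Step 2: at most $n$ distinct limit points.** *Here one height tends to $\infty$ while another stays bounded.* Let $c_1,c_2,\dots$ be the distinct limit points, $q=\prod_l(x-c_l)\in\mathcal P_n$, and $\epsilon_\nu=\max_k|q(t_k^{(\nu)})|$. Then $\epsilon_\nu\to0$, and $\epsilon_\nu>0$ because $q$ cannot vanish at $m+1>n$ points. Since $a<b$, there is $i$ with $t_{i-1}^\infty<t_i^\infty$. Let $\mu$ be the midpoint of $[t_{i-1}^\infty,t_i^\infty]$; then $q(\mu)\ne0$ and $\mu\in I_i$ for large $\nu$. As $q/\epsilon_\nu$ is feasible, $b_i\ge|q(\mu)|/\epsilon_\nu\to\infty$. Next take $\sigma=\{0,\dots,n\}$. For $1\le k\le n$, $b_k\le\lambda_k^\sigma$. Lebesgue functions are invariant under affine changes of variable, so the known theorem of Kilgore and de Boor–Pinkus, transported to $[t_0,t_n]$, gives $\min_{k\le n}\lambda_k^\sigma\le\lambda(\tau_n^*)$. So $\min_kb_k$ stays bounded, and (19) follows.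

**Step 3: from local to global.** *This proves part 1 of the Theorem.* A proper local homeomorphism $\Phi:T\to\mathbb R^{m-1}$ is a covering map. Indeed, $\Phi$ is open and, being proper, closed, so its image is all of $\mathbb R^{m-1}$. A fiber over $v$ is compact and discrete, hence finite, say $u_1,\dots,u_q$. Choose disjoint open $U_r\ni u_r$ mapped homeomorphically onto open sets. The set $\Phi(T\setminus\bigcup U_r)$ is closed and misses $v$. A small ball around $v$ that misses this set and lies in every $\Phi(U_r)$ is evenly covered. Since $T$ is convex, hence connected, and $\mathbb R^{m-1}$ is simply connected, the covering has one sheet, and $\Phi$ is a homeomorphism. Its inverse is locally Lipschitz because near each point it coincides with a Lipschitz local inverse from Section 7. This is part 1.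

## 9. Comparing two partitions along a $\Phi$-segment

We prove part 2. Let $\tau\ne\tau'$ be in $T$.

**Step 1: the path.** *We join $\tau$ to $\tau'$ so that the heights move almost linearly.* Put
$$\psi(s)=\Phi^{-1}\big((1-s)\Phi(\tau)+s\Phi(\tau')\big),\quad s\in[0,1],\qquad \delta_i=g_i(\tau')-g_i(\tau).$$
By part 1, $\psi$ is a Lipschitz curve in $T$ from $\tau$ to $\tau'$. The differences $g_{i+1}(\psi(s))-g_i(\psi(s))$ are affine in $s$, so $g_i(\psi(s))-g_i(\tau)-s\delta_i$ does not depend on $i$:
$$g_i(\psi(s))=g_i(\tau)+s\delta_i+r(s),\qquad r\text{ Lipschitz},\quad r(0)=r(1)=0. \tag{20}$$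

**Step 2: a positive relation between the speeds.** *This brings in Proposition 6.* For almost every $s\in(0,1)$, $\psi$ and all $b_i\circ\psi$ are differentiable at $s$. Fix such an $s$ and choose $\sigma_i\in\Sigma_i(\psi(s))$. The function $\lambda_i^{\sigma_i}\circ\psi-b_i\circ\psi$ is nonnegative and vanishes at $s$, so its derivative there is $0$:
$$(b_i\circ\psi)'(s)=\nabla\lambda_i^{\sigma_i}(\psi(s))\cdot\psi'(s).$$
By Proposition 6 for the matrix with rows $\nabla\lambda_i^{\sigma_i}(\psi(s))$, a combination of the $(b_i\circ\psi)'(s)$ with positive coefficients is $0$. As $(g_i\circ\psi)'=(b_i\circ\psi)'/(b_i\circ\psi-1)$, multiplying the coefficients by $b_i(\psi(s))-1>0$ gives $y_i(s)>0$ with $\sum_iy_i(s)(g_i\circ\psi)'(s)=0$. Inserting (20),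
$$-r'(s)=\frac{\sum_iy_i(s)\delta_i}{\sum_iy_i(s)}\qquad\text{for almost every }s. \tag{21}$$

**Step 3: both signs occur among the $\delta_i$.** *This is part 2.* Suppose all $\delta_i\ge0$. By (21) $r'\le0$ a.e., and $\int_0^1r'=r(1)-r(0)=0$, so $r'=0$ a.e. Then $\sum y_i(s)\delta_i=0$ for some $s$, with all $y_i(s)>0$, so all $\delta_i=0$. Hence $\Phi(\tau)=\Phi(\tau')$ and $\tau=\tau'$, a contradiction. If all $\delta_i\le0$, the same argument applies with $r'\ge0$. So some $\delta_i>0$, that is, $b_i(\tau)<b_i(\tau')$, and some $\delta_j<0$, that is, $b_j(\tau)>b_j(\tau')$. The Theorem is proved, and with it the Corollary. $\blacksquare$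

## 10. Weights, symmetry, more nodes, and the quadratic solution

**(a) Prescribed weights.** For every $w\in(0,\infty)^m$ there is a unique partition $\tau^w$ with $(b_i-1)/w_i=c_w$ for all $i$. For $\tau\ne\tau^w$,
$$\min_i\frac{b_i(\tau)-1}{w_i}<c_w<\max_i\frac{b_i(\tau)-1}{w_i}.$$
*Proof.* The condition says $\Phi(\tau^w)=(\log w_{i+1}-\log w_i)_{i=1}^{m-1}$, which has exactly one solution. If $(b_i(\tau)-1)/w_i\ge c_w$ for all $i$, then $b_i(\tau)\ge b_i(\tau^w)$ for all $i$, contradicting part 2. The case $\le$ is the same. $\square$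

**(b) Symmetry.** $\tau_m^*$ is symmetric about $(a+b)/2$. *Proof.* Reflection turns $b_i$ into $b_{m+1-i}$, so the reflected partition also satisfies (6); uniqueness finishes. $\square$

**(c) Strict monotonicity in $m$.** $B_{n,m+1}<B_{n,m}$. *Proof.* Add the node $x_1$, the first peak of $\tau_m^*$, to $\tau_m^*$, obtaining $\tilde\tau$ with $m+1$ gaps. More constraints give $B_n(\cdot,\tilde\tau)\le B_n(\cdot,\tau_m^*)\le B_{n,m}$. On $I_1$ the last inequality is strict except at $x_1$, and $B_n(x_1,\tilde\tau)=1<B_{n,m}$. So $b_1(\tilde\tau)<B_{n,m}$. If $\tilde\tau=\tau_{m+1}^*$, then $B_{n,m+1}=b_1(\tilde\tau)<B_{n,m}$. Otherwise (7) gives $B_{n,m+1}<\max_ib_i(\tilde\tau)\le B_{n,m}$. $\square$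

**(d) The solution for $n=2$.** Take $[a,b]=[-1,1]$. By (9), all $b_i$ are equal iff $h_i/(1+|s_i|)$ is constant. This constant lies in $(0,2)$, since $M_i>0$, so it can be written $\kappa=\frac{2(r-1)}{r+1}$ with $r>1$. Then $1-\frac{\kappa^2}4=\frac{4r}{(r+1)^2}$, and
$$B_{2,m}=1+\frac{\kappa^2}{2(1-\kappa^2/4)}=1+\frac{(r-1)^2}{2r}=\frac12\Big(r+\frac1r\Big). \tag{22}$$
For a gap with nonnegative ends $t<t'$, the condition is $\frac{2(t'-t)}{(1+t)+(1+t')}=\frac{2(r-1)}{r+1}$, that is, $1+t'=r(1+t)$. For a central gap $[-t,t]$ it is $2t=\frac{2(r-1)}{r+1}$, that is, $1+t=\frac{2r}{r+1}$. Hence the following partitions, symmetric about $0$ and given by their nonnegative nodes, satisfy it.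

- $m=2k$: $1+t_{k+l}=r^l$ for $0\le l\le k$, with $r=2^{2/m}$. (The end condition $1+t_m=2$ reads $r^k=2$.)
- $m=2k+1$: $1+t_{k+1+l}=\frac{2r}{r+1}r^l$ for $0\le l\le k$, with $r>1$ the root of $r^{(m+1)/2}=r+1$. (The end condition reads $\frac{2r^{k+1}}{r+1}=2$. The equation is $r^k=1+\frac1r$, whose left side increases and whose right side decreases for $r>0$; at $r=1$ the left side is smaller, so there is exactly one root $r>1$.)

By the Corollary, these are $\tau_m^*$. For $m=2$, $r=2$ and $B_{2,2}=\frac54$, as found in Section 3. For $m=3$, $r^2=r+1$, so $r=\frac{1+\sqrt5}2$, $\frac1r=r-1$, and $B_{2,3}=\frac12(2r-1)=\frac{\sqrt5}2$. Here the inner nodes are $\pm\frac{r-1}{r+1}=\pm(\sqrt5-2)$, and this symmetric partition is the one at which Section 3 found $\Phi$ not differentiable.
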